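# Lifting finite sets through folds: mod 2 chains and the fixed point property of $2^Y$ for arc-like $Y$

## 1. A chain-valued section of a folded map

Let $p\colon[0,3]\to[0,1]$ be the piecewise linear map with
$$p(0)=0,\qquad p(1)=\tfrac23,\qquad p(2)=\tfrac13,\qquad p(3)=1 .$$
A value $t\in(\frac13,\frac23)$ has three preimages $x_1(t)<x_2(t)<x_3(t)$, one on each linear piece. For $t<\frac13$ only the preimage $x_1(t)$ on the first piece exists, and for $t>\frac23$ only the preimage $x_3(t)$ on the third. At $t=\frac13$ the points $x_2,x_3$ merge at the fold $2$. At $t=\frac23$ the points $x_1,x_2$ merge at the fold $1$.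

Instead of choosing a preimage, add all of them formally, with coefficients in $\mathbb F_2$:
$$s(t)=[x_1(t)]+[x_2(t)]+[x_3(t)]\qquad(\tfrac13<t<\tfrac23).$$
As $t\downarrow\frac13$ the last two symbols become equal, and they cancel. What is left is $[x_1(\frac13)]$, which continues $s(t)=[x_1(t)]$ for $t<\frac13$. The same happens at $\frac23$. So $s$ passes through both folds without a jump, and it always has an odd number of terms.

Next we lift finite sets. For a set $E$ let $\mathrm{Fin}(E)$ be the set of its nonempty finite subsets. For a field $\mathbb K$ let $\mathbb K[\mathrm{Fin}(E)]$ be the commutative algebra (possibly without unit) with basis the symbols $[A]$, $A\in\mathrm{Fin}(E)$, and product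
$$[A]\,[B]=[A\cup B].$$
Write $[x]$ for $[\{x\}]$. Over $\mathbb F_2$ put
$$\sigma(\{t_1,\dots,t_m\})=s(t_1)\cdots s(t_m),$$
that is, the sum of the sets $\{x_1,\dots,x_m\}$ over all choices of lifts $x_i$ of $t_i$. When $t_1$ and $t_2$ merge into $t$, the product acquires a factor $s(t)^2$, whereas a set does not count its points twice. There is no conflict, because in characteristic 2
$$\Big(\sum_j[x_j]\Big)^2=\sum_j[x_j]^2+2\sum_{i<j}[\{x_i,x_j\}]=\sum_j[x_j].$$
So $\sigma$ respects merging both upstairs (at folds) and downstairs (of points in the set).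

The construction serves to prove a fixed point theorem for the space of all closed subsets of an arc-like continuum. A map onto an arc, seen through a fine chain of points, is a folded map like $p$. The argument would like a continuous section of $A\mapsto p(A)$. Section 3 shows that none exists, even approximately. But a fixed point argument through traces needs only a chain map, and $\sigma$ gives one.

## 2. Hyperspaces, arc-like continua and universal maps

A continuum is a nonempty compact connected metric space.

**Definition (hyperspaces).** For a compact metric space $X$, $2^X$ is the set of nonempty closed subsets of $X$ with the Hausdorff metric: $d_H(A,B)\le r$ iff $A\subset N(B,r)$ and $B\subset N(A,r)$, where $N(A,r)=\{z:d(z,A)\le r\}$. For $1\le n<\infty$, $F_n(X)\subset 2^X$ is the subspace of nonempty sets with at most $n$ points. We also write $F_\infty(X)=2^X$. For a continuum $X$, $C(X)\subset2^X$ is the space of subcontinua. A continuous $f\colon X\to Y$ induces $2^f\colon 2^X\to2^Y$, $A\mapsto f(A)$, and its restrictions $F_n(f)\colon F_n(X)\to F_n(Y)$, with $F_\infty(f)=2^f$.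

Textbook facts: $2^X$ is compact, $F_n(X)$ is compact (it is the image of $X^n$), $F_n(f)$ is continuous, and a limit in $2^X$ of continua is a continuum.

**Definition (arc-like).** A continuous $h\colon Y\to Z$ of compact metric spaces is an $\epsilon$-map if $\operatorname{diam}h^{-1}(z)<\epsilon$ for every $z\in Z$. A continuum $Y$ is arc-like if for every $\epsilon>0$ there is an $\epsilon$-map of $Y$ onto $I=[0,1]$; equivalently, $Y$ is an inverse limit of arcs with onto bonding maps. It is circle-like if for every $\epsilon>0$ it admits an $\epsilon$-map onto the circle $S^1$.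

*Example.* Let $Y=\{(x,\sin\frac1x):0<x\le1\}\cup(\{0\}\times[-1,1])$. Given $\epsilon>0$, choose $x_0\in(0,\epsilon)$, $x_0<1$, with $\sin\frac1{x_0}=-1$. Let $h$ be the identity where $x\ge x_0$, and $h(x,y)=(x_0,y)$ where $x\le x_0$. The image is the curve over $[x_0,1]$ together with the segment $\{x_0\}\times[-1,1]$. These meet only in $(x_0,-1)$, an end of each, so the image is an arc. The points of one fibre have the same $y$, and either the fibre is a single point or its points have $x\in[0,x_0]$. So fibres have diameter at most $x_0<\epsilon$, and $Y$ is arc-like.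

**Definition (fixed points and universal maps).** A space $B$ has the fixed point property (FPP) if every continuous $B\to B$ has a fixed point. A continuous map $u\colon A\to B$ is universal if for every continuous $g\colon A\to B$ there is $a\in A$ with $u(a)=g(a)$. Thus $B$ has the FPP iff $\mathrm{id}_B$ is universal.

Known results (Segal): if $Y$ is arc-like, then $C(Y)$ has the FPP; if $Y$ is an inverse limit of arcs with *open* onto bonding maps (for example the Buckethandle continuum), then $2^Y$ has the FPP. The problem is to decide whether $2^Y$ has the FPP for every arc-like $Y$. The answer is yes.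

**Theorem 1.** Let $f\colon X\to Y$ be a continuous map of a continuum $X$ onto an arc-like continuum $Y$. Then $2^f$ is universal. In particular ($f=\mathrm{id}_Y$), $2^Y$ has the FPP for every arc-like continuum $Y$.

**Theorem 2.** Let $X$ be a nonempty compact metric space, $Y$ an arc-like continuum, $f\colon X\to Y$ continuous. The following are equivalent:

- (a) some component of $X$ is mapped by $f$ onto $Y$;
- (b) $2^f$ is universal;
- (c) $f$ is universal;
- (d) $F_n(f)$ is universal for every finite $n\ge1$;
- (e) $F_n(f)$ is universal for some finite $n\ge1$.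

In particular $F_n(Y)$ has the FPP for all $n$ and all arc-like $Y$.

**Theorem 3.** If $X$ is a continuum and $f\colon X\to S^1$ is continuous and not null-homotopic, then $2^f$ is universal. Consequently $2^Y$ has the FPP for every circle-like continuum $Y$.

Theorem 1 does not depend on the other two.

## 3. One point, two points, and why folds admit no continuous section

*One point.* Let $X$ be a continuum and $f\colon X\to I$ onto. Then $f$, that is $F_1(f)$, is universal. For continuous $g\colon X\to I$ the closed sets $\{f\le g\}$ and $\{f\ge g\}$ cover $X$. The first contains $f^{-1}(0)\neq\emptyset$ and the second contains $f^{-1}(1)\ne\emptyset$. As $X$ is connected, they meet.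

*Two points, and intervals.* The map $\{s,t\}\mapsto(\min,\max)$ identifies $F_2(I)$ with the triangle $\{0\le s\le t\le1\}$, and $[s,t]\mapsto(s,t)$ identifies $C(I)$ with the same triangle. Both have the FPP by Brouwer's theorem.

*The sensible first attempt.* Let $f\colon X\to I$ be a map of a continuum onto $I$ and $G\colon2^X\to2^I$ continuous. We want $B$ with $f(B)$ close to $G(B)$. Connect a point of $f^{-1}(0)$ to a point of $f^{-1}(1)$ by a chain $x_0,\dots,x_M$ with very small steps. Recording the values $f(x_i)$ gives a piecewise linear map $p\colon J=[0,M]\to I$. The step function $r\colon J\to X$, $r(x)=x_{\lfloor x\rfloor}$, has small jumps and $f\circ r\approx p$. If $2^p$ had a continuous section $s\colon2^I\to2^J$, then $A\mapsto G(r(s(A)))$ would be a nearly continuous self-map of $2^I$. From a nearly fixed set $A$ we would get $B=r(s(A))$ with $f(B)\approx p(s(A))=A\approx G(B)$.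

If $p$ is open and onto, $s(A)=p^{-1}(A)$ is such a section. Indeed, let $A_k\to A$. Limit points of $p^{-1}(A_k)$ lie in $p^{-1}(A)$. If $x\in p^{-1}(A)$ and $W$ is an open neighborhood of $x$, then $p(W)$ is an open neighborhood of $p(x)\in A$. Hence $A_k$ meets $p(W)$, and $p^{-1}(A_k)$ meets $W$, for large $k$.

*Where it stops.* For the folded $p$ of Section 1 there is no continuous $s\colon I\to2^{[0,3]}$, defined on one-point sets only, with $d_H(p(s(t)),\{t\})\le\epsilon$ for all $t$ and some $\epsilon<\frac16$. For $t\in[0,\frac12]$ the set $s(t)$ misses the point $1$, since $p(1)=\frac23>\frac12+\epsilon$. So $\{t\in[0,\frac12]:s(t)\subset[0,1)\}$ is open and closed in $[0,\frac12]$. It contains $0$, because $p\le\epsilon<\frac13$ only on the first piece, before $1$. Hence $s(\frac12)\subset[0,1)$. In the same way, for $t\in[\frac12,1]$ the set $s(t)$ misses the point $2$, since $p(2)=\frac13<\frac12-\epsilon$, and $s(1)\subset(2,3]$. Hence $s(\frac12)\subset(2,3]$, a contradiction.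

Continuity forces the first branch coming from the left and the third branch coming from the right. The sum $[x_1]+[x_2]+[x_3]$ reconciles the two. So we replace continuous maps of hyperspaces by chain maps, and the fixed point theorem by a trace formula.

## 4. Simplices made of finite families of maps

Which chain complex of $2^Z$ should we use? The lift $\sigma$ follows each point of a finite set separately, so a simplex must remember how its points move.

Throughout, $Z$ is $I$ or (only for Theorem 3) $S^1=\mathbb R/\mathbb Z$ with the arc-length metric. Closed balls in $Z$ are path connected. $\mathbb K$ is a field; it will be $\mathbb F_2$ for arcs and $\mathbb Q$ for the circle. $\mathrm{Fin}_n(E)$ is the set of nonempty finite subsets of $E$ with at most $n$ elements, $1\le n\le\infty$, and $\mathrm{Fin}_\infty=\mathrm{Fin}$. The augmentation $\operatorname{aug}\colon\mathbb K[\mathrm{Fin}(E)]\to\mathbb K$, $\operatorname{aug}[A]=1$, is a ring homomorphism. A map $q\colon E\to E'$ induces a ring homomorphism $q_*[A]=[q(A)]$. A basis element occurs in a chain if its coefficient is nonzero.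 $e_0,\dots,e_k$ are the vertices of the standard simplex $\Delta^k$.

**Definition (finite families).** For a space $M$ let $\mathcal S(M)_k=\mathrm{Fin}(C(\Delta^k,M))$, the nonempty finite sets of continuous maps $\Delta^k\to M$. For $T\in\mathcal S(M)_k$ and $b\in\Delta^k$ put $T(b)=\{a(b):a\in T\}\in\mathrm{Fin}(M)$. For continuous $\varphi\colon\Delta^j\to\Delta^k$ put $\varphi^*T=\{a\circ\varphi:a\in T\}$, so $(\varphi^*T)(b)=T(\varphi(b))$.

This makes $\mathcal S(M)$ a simplicial set with $\mathcal S(M)_0=\mathrm{Fin}(M)$, and union is a simplicial map $\mathcal S(M)\times\mathcal S(M)\to\mathcal S(M)$. For $\mathcal K\subset\mathrm{Fin}_n(M)$ let $\mathcal S_n(\mathcal K)$ be the simplicial subset of all $T$ with $|T|\le n$ and $T(b)\in\mathcal K$ for all $b$. Put $\mathcal S_n(M)=\mathcal S_n(\mathrm{Fin}_n(M))$. Let $C_*(\mathcal S)$ be the unnormalized chain complex: $C_k=\mathbb K[\mathcal S_k]$, $\partial=\sum(-1)^id_i$. Call it acyclic if $\operatorname{aug}$ induces $H_0\cong\mathbb K$ and $H_m=0$ for $m\ge1$.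

*Example.* On $\Delta^1=[0,1]$ the families $T=\{b,\,1-b\}$ and $T'=\{\min(b,1-b),\max(b,1-b)\}$ have the same values $T(b)=T'(b)$ for all $b$, but they are different 1-simplices: in $T$ the points cross, in $T'$ they bounce. The family $\{b,1\}$ has two elements, but its face at $b=1$ is the one-element family $\{1\}$. This is the merging that the rule $s^2=s$ must absorb.

**Subdivision.** Let $\mathrm{Sd}\,\iota_k=\sum_jc_j\varphi_j$ be the barycentric subdivision of the identity simplex $\iota_k$ of $\Delta^k$, as an affine singular chain. For $T\in\mathcal S(M)_k$ and an affine chain $\beta=\sum\beta_j\varphi_j$ in $\Delta^k$ write $\beta^*T=\sum\beta_j\varphi_j^*T$. Since $d_i(\varphi^*T)=(\varphi\circ\delta_i)^*T$, where $\delta_i$ is the $i$-th face inclusion, $\partial(\beta^*T)=(\partial\beta)^*T$. Put $\mathrm{Sd}(T)=(\mathrm{Sd}\,\iota_k)^*T$. Then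
$$\partial\,\mathrm{Sd}(T)=(\mathrm{Sd}\,\partial\iota_k)^*T=\sum_i(-1)^i(\mathrm{Sd}\,\iota_{k-1})^*(\delta_i^*T)=\mathrm{Sd}(\partial T),$$
so $\mathrm{Sd}$ is a chain map. It preserves each $C_*(\mathcal S_n(\mathcal K))$ and is the identity in degree $0$. Simplices occurring in $\mathrm{Sd}^N(T)$ have the form $\varphi^*T$ with $\varphi$ an affine simplex of diameter at most $(\frac k{k+1})^N\operatorname{diam}\Delta^k$. By uniform continuity, for given $T$ and $\kappa>0$, all maps $a\circ\varphi$ ($a\in T$) have image of diameter $<\kappa$ once $N$ is large.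

## 5. Section data, and how to build them over an arc

We now state exactly what "chain-valued section" means.

**Definition (section data).** Let $X$ be compact metric, $f\colon X\to Z$ continuous, $\eta,\delta>0$, $1\le n\le\infty$. $(\eta,\delta)$-section data of order $n$ for $f$ over $\mathbb K$ consist of:

- a finite graph structure on $Z$ (vertex set $V$; edges are nondegenerate closed arcs; distinct edges meet in at most one point, a vertex);
- an arc or circle $J$ with a finite graph structure, and a continuous $p\colon J\to Z$;
- a (not necessarily continuous) function $r\colon J\to X$ with $d(p(x),f(r(x)))\le\eta$ for all $x\in J$, and $d(r(x),r(x'))\le\delta$ whenever $x,x'$ lie in a common edge of $J$;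
- a chain map $\sigma\colon C_*(\mathcal S^V_n(Z))\to C_*(\mathcal S_n^V(J))$ with $\operatorname{aug}\sigma=\operatorname{aug}$ in degree $0$, such that every $S$ occurring in $\sigma(T)$ satisfies $p(S(b))=T(b)$ for all $b$.

Here $\mathcal S_n^V(Z)\subset\mathcal S_n(Z)$ consists of the $T$ such that each $a\in T$ has image in a single edge, and $\mathcal S_n^V(J)$ is defined likewise.

*Example.* For $f=\mathrm{id}_I$ cut $I$ into edges of length $\le\delta$, put $J=I$ with the same edges, $p=r=\mathrm{id}$, $\sigma=\mathrm{id}$. All conditions hold, for every $n$ and $\mathbb K$.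

**Proposition 4.** If $X$ is a continuum and $f\colon X\to I$ is continuous and onto, then $f$ has $(\eta,\delta)$-section data of order $n$ over $\mathbb F_2$ for all $\eta,\delta>0$ and all $1\le n\le\infty$.

*Proof.*

**Step 1: the folded map $p$ and the step function $r$.** This step replaces $X$ by a combinatorial arc. Choose $0<\delta'\le\delta$ such that $d(x,x')<\delta'$ implies $|f(x)-f(x')|\le\eta/3$. As $X$ is connected, there are $x_0,\dots,x_M\in X$ with $f(x_0)=0$, $f(x_M)=1$ and $d(x_i,x_{i+1})<\delta'$; here $M\ge1$. Put $t_0=0$, $t_M=1$, and choose $t_1,\dots,t_{M-1}\in[0,1]$ one after another with $|t_i-f(x_i)|\le\eta/3$, $t_i\ne t_{i-1}$, and also $t_{M-1}\ne1$. This is possible because each $t_i$ ranges over a nondegenerate interval. If $M=1$ then $t_0\neq t_1$ already. So $t_i\ne t_{i+1}$ for all $i$.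

Let $J=[0,M]$, let $p$ be linear on each $[i,i+1]$ with $p(i)=t_i$, and let $r(x)=x_{\lfloor x\rfloor}$. Let $V=\{t_0,\dots,t_M\}$, which contains $0$ and $1$, be the vertex set of $I$. Since $p$ is injective on each $[i,i+1]$, $V_J=p^{-1}(V)$ is finite, and it contains $0,1,\dots,M$. The edges of $J$ are the intervals between consecutive points of $V_J$. Each edge lies in some $[i,i+1]$, and $p$ is injective on it, with end values in $V$ and interior values outside $V$. Hence $p$ maps each edge of $J$ homeomorphically onto an edge of $I$.

On a common edge $r$ takes values in some $\{x_i,x_{i+1}\}$, so $d(r(x),r(x'))<\delta'\le\delta$. For $x\in[i,i+1)$, $p(x)$ lies between $t_i$ and $t_{i+1}$. We have $|t_i-f(x_i)|\le\eta/3$ and $|t_{i+1}-f(x_i)|\le|t_{i+1}-f(x_{i+1})|+|f(x_{i+1})-f(x_i)|\le2\eta/3$. So $|p(x)-f(r(x))|\le\eta$. Also $p(M)=1=f(r(M))$.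

**Step 2: lifting one map.** This step defines $s$ on maps instead of points. For an edge $e$ of $I$ let $E(e)$ be the set of edges of $J$ mapped onto $e$. The number $|E(e)|$ is odd. To see this, take $t$ in the interior of $e$. The zeros of $p-t$ lie one in each member of $E(e)$, at each zero $p-t$ changes sign, and $p(0)-t<0<p(M)-t$. For $a\in C(\Delta^k,I)$ with image in $e$ put
$$s_e(a)=\sum_{e'\in E(e)}\big[\{(p|_{e'})^{-1}\circ a\}\big]\in\mathbb F_2[\mathcal S_1^V(J)_k].$$

**Step 3: $s_e(a)$ does not depend on $e$.** This is the passage through the folds. Suppose the image of $a$ lies in two edges $e\ne e_1$. Then $a$ is constant, equal to a vertex $v$ with $0<v<1$, and $e,e_1$ are the only edges containing $v$. So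
$$s_e(a)=\sum_{x\in p^{-1}(v)}n_e(x)\,[\{\mathrm{const}_x\}],$$
where $n_e(x)$ is the number of edges at $x$ mapped onto $e$. As $p(0)=0$ and $p(M)=1$, such an $x$ is not an endpoint of $J$. So exactly two edges of $J$ contain $x$, and each is mapped onto $e$ or $e_1$. Thus $n_e(x)+n_{e_1}(x)=2$, so $n_e(x)\equiv n_{e_1}(x)$ mod $2$, and $s(a):=s_e(a)$ is well defined.

**Step 4: three properties of $s$.** These are what the product will need.

- Naturality: for continuous $\varphi\colon\Delta^j\to\Delta^k$, $s(a\circ\varphi)=\varphi^*s(a)$, since $a\circ\varphi$ has image in the same $e$.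
- Augmentation: $\operatorname{aug}(s(a))=|E(e)|=1$ in $\mathbb F_2$.
- Idempotence: $s(a)^2=s(a)$, because $\big(\sum[\{y_j\}]\big)^2=\sum[\{y_j\}]^2=\sum[\{y_j\}]$ in characteristic 2.

**Step 5: the section.** Put
$$\sigma(T)=\prod_{a\in T}s(a)\qquad(T\in\mathcal S^V_n(I)_k),$$
the product taken in $\mathbb F_2[\mathrm{Fin}(C(\Delta^k,J))]$. Every $S$ occurring in $\sigma(T)$ has the form $\{y_a:a\in T\}$ with $p\circ y_a=a$ and $y_a$ having image in one edge. Hence $|S|\le|T|\le n$, $S\in\mathcal S_n^V(J)$, and $p(S(b))=T(b)$. As $\varphi^*$ is a ring homomorphism,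
$$\varphi^*\sigma(T)=\prod_{a\in T}s(a\circ\varphi)=\prod_{c\in\varphi^*T}s(c)=\sigma(\varphi^*T).$$
In the middle equality several $a\in T$ may give the same $c=a\circ\varphi$; the repeated factors $s(c)$ collapse to one by idempotence. So $\sigma$ commutes with the face maps and is a chain map. Since $\operatorname{aug}$ is multiplicative, $\operatorname{aug}\sigma(T)=1$. $\square$

## 6. Acyclicity from an idempotent union

To turn section data into coincidences we need chain complexes of small pieces of $2^Z$ without homology. The union operation gives this almost for free.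

**Lemma 5.** Let $\mathcal S$ be a simplicial set with $H_0(\mathcal S)\cong\mathbb K$ (via $\operatorname{aug}$) and a simplicial map $\cup\colon\mathcal S\times\mathcal S\to\mathcal S$ that is associative, commutative and idempotent. Then $C_*(\mathcal S)$ is acyclic.

*Proof.* Fix a vertex $w$ and write $w$ also for its degeneracies. Let $i_1(x)=(x,w)$, $i_2(x)=(w,x)$, let $D$ be the diagonal and $\mathrm{pr}_1,\mathrm{pr}_2$ the projections. Suppose $m\ge1$ is minimal with $H_m(\mathcal S)\ne0$.

**Step 1: compute $H_m(\mathcal S\times\mathcal S)$.** By the Eilenberg–Zilber and Künneth theorems over a field and minimality of $m$, the cross product gives $H_m(\mathcal S\times\mathcal S)=(H_m\otimes H_0)\oplus(H_0\otimes H_m)$. Since $H_0$ is spanned by $[w]$, and $x\times[w]=i_{1*}x$, $[w]\times x=i_{2*}x$, every $y\in H_m(\mathcal S\times\mathcal S)$ is $i_{1*}x_1+i_{2*}x_2$ with $x_1,x_2\in H_m(\mathcal S)$.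

**Step 2: identify $x_1,x_2$.** We have $\mathrm{pr}_1i_1=\mathrm{id}$, while $\mathrm{pr}_1i_2$ factors through a point and is $0$ on $H_m$. So $x_1=\mathrm{pr}_{1*}y$, and likewise $x_2=\mathrm{pr}_{2*}y$. For $y=D_*z$ both are $z$. Therefore $D_*z=i_{1*}z+i_{2*}z$ for every $z\in H_m(\mathcal S)$.

**Step 3: apply the union.** By idempotence $\cup\circ D=\mathrm{id}$. By commutativity $\cup\circ i_1=\cup\circ i_2$ is the map $x\mapsto x\cup w$; let $e$ be the map it induces on $H_m$. So $z=2ez$. Since $(x\cup w)\cup w=x\cup(w\cup w)=x\cup w$, $e^2=e$. Applying $e$ gives $ez=2e^2z=2ez$, so $ez=0$ and $z=2ez=0$. Thus $H_m(\mathcal S)=0$, a contradiction. $\square$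

**Lemma 6.** Let $U\subset Z$ be closed with finitely many components, all path connected. Let $\emptyset\ne\mathcal K\subset\mathrm{Fin}(U)$ be such that (i) every $T\in\mathcal K$ meets every component of $U$; (ii) $T\in\mathcal K$ and $T\subset T'\in\mathrm{Fin}(U)$ imply $T'\in\mathcal K$. Then $C_*(\mathcal S_\infty(\mathcal K))$ is acyclic. In particular $C_*(\mathcal S_\infty(Z))$ is acyclic.

*Proof.* By (ii), $\mathcal S_\infty(\mathcal K)$ is closed under $\cup$, so by Lemma 5 only $H_0$ is at issue. Let $T,T'\in\mathcal K$. For each $t'\in T'$ choose, by (i), a point of $T$ in the component of $t'$ and a path $\alpha_{t'}$ in $U$ from it to $t'$. Then $\{\mathrm{const}_t:t\in T\}\cup\{\alpha_{t'}:t'\in T'\}$ is a 1-simplex from $T$ to $T\cup T'$. Its values are finite subsets of $U$ containing $T$, so it lies in $\mathcal S_\infty(\mathcal K)$. By symmetry $T'$ is also joined to $T\cup T'$. So all vertices are homologous, and $\operatorname{aug}$ gives $H_0\cong\mathbb K$. For the last claim take $U=Z$, $\mathcal K=\mathrm{Fin}(Z)$. $\square$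

For finite $n$ a union of two families may have more than $n$ members, so Lemma 5 is not available. Over $I$ a contraction replaces it. The next lemma is needed only for Theorem 2.

**Lemma 7.** Let $n<\infty$ and let $U\subset I$ be a union of $q\le n$ disjoint closed intervals $U^1,\dots,U^q$ ($q\ge1$). Let $\mathcal K$ be the set of all $T\in\mathrm{Fin}_n(U)$ meeting every $U^j$. Then $C_*(\mathcal S_n(\mathcal K))$ is acyclic. In particular ($U=I$) $C_*(\mathcal S_n(I))$ is acyclic.

*Proof.* Pick $w_j\in U^j$ and let $c_s(u)=(1-s)u+sw_j\in U^j$ for $u\in U^j$, $s\in[0,1]$.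

**Step 1: contract each family.** Let $T\in\mathcal S_n(\mathcal K)_k$. Each $a\in T$ has connected image, hence values in one $U^j$, and every $j$ occurs for some $a\in T$. Let $\hat T=\{(b,s)\mapsto c_s(a(b)):a\in T\}$. This is a set of at most $n$ maps $\Delta^k\times[0,1]\to U$, and its set of values at each $(b,s)$ lies in $\mathcal K$. It is natural: $\widehat{\varphi^*T}=(\varphi\times\mathrm{id})^*\hat T$.

**Step 2: the prism operator.** Let $P_k=\sum_i(-1)^i\pi_i$, where $\pi_i\colon\Delta^{k+1}\to\Delta^k\times[0,1]$ is the affine simplex with vertices $(e_0,0),\dots,(e_i,0),(e_i,1),\dots,(e_k,1)$. The usual prism identity is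
$$\partial P_k=j_1-j_0-\sum_l(-1)^l(\delta_l\times\mathrm{id})\circ P_{k-1},\qquad j_s(b)=(b,s).$$
Put $P(T)=P_k^*\hat T=\sum_i(-1)^i\pi_i^*\hat T$, a chain of $\mathcal S_n(\mathcal K)$. By naturality, $(\delta_l\times\mathrm{id})^*\hat T=\widehat{d_lT}$, so
$$\partial P(T)=j_1^*\hat T-j_0^*\hat T-P(\partial T)=\theta(T)-T-P(\partial T),$$
where $\theta(T)=\{\mathrm{const}_{w_1},\dots,\mathrm{const}_{w_q}\}$ for every $T$.

**Step 3: conclusion.** So $\partial P+P\partial=\theta-\mathrm{id}$, and $\theta$ induces the identity on homology. But $\theta$ factors through the chains of a point and preserves $\operatorname{aug}$. Hence $H_m=0$ for $m\ge1$ and $\operatorname{aug}$ gives $H_0\cong\mathbb K$. $\square$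

## 7. A finite complex approximating $F_n(Z)$, with acyclic carriers

Fix $\eta>0$ and $n$, with $Z=I$ if $n<\infty$. Let $D\subset Z$ be a finite $\eta/3$-dense set and $\mathcal N=\mathrm{Fin}_n(D)$. Every $A\in F_n(Z)$ is within $d_H$-distance $\eta/3$ of a member of $\mathcal N$: for $n<\infty$ move each point of $A$ to a nearest point of $D$; for $n=\infty$ take all points of $D$ within $\eta/3$ of $A$. Let $L$ be the finite simplicial complex whose simplices are the nonempty $\tau\subset\mathcal N$ with $d_H(A,A')\le\eta$ for all $A,A'\in\tau$. Put $c_\infty=3$ and $c_n=4n$ for $n<\infty$.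

We want to map chains of $L$ to chains of finite families, keeping the image of $\tau$ close to $\tau$. For this we need carriers $\mathcal K(\tau)$ that grow with $\tau$, are acyclic, and stay close to all $A\in\tau$. Asking $T$ to be close to every $A\in\tau$ gives sets that shrink as $\tau$ grows. The remedy is to ask $T$ to come near every point of a set $X_\tau$ that itself shrinks as $\tau$ grows.

**Lemma 8.** There are sets $\mathcal K(\tau)\subset\mathrm{Fin}_n(Z)$, one for each simplex $\tau$ of $L$, such that

- (A1) $\tau'\subset\tau$ implies $\mathcal K(\tau')\subset\mathcal K(\tau)$;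
- (A2) $A\in\mathcal K(\tau)$ for $A\in\tau$;
- (A3) $C_*(\mathcal S_n(\mathcal K(\tau)))$ is acyclic;
- (A4) $d_H(T,A)\le c_n\eta$ for $T\in\mathcal K(\tau)$, $A\in\tau$.

*Proof for $n=\infty$.* Let $\bigcup\tau$ be the union of the members of $\tau$, and put $U_\tau=N(\bigcup\tau,2\eta)$, $X_\tau=\bigcap_{A\in\tau}N(A,\eta)$,
$$\mathcal K(\tau)=\{T\in\mathrm{Fin}(U_\tau):d(x,T)\le2\eta\ \text{ for all }x\in X_\tau\}.$$
A point of some $A'\in\tau$ is within $\eta$ of every $A\in\tau$, so $\bigcup\tau\subset X_\tau$.

(A1): $U_{\tau'}\subset U_\tau$ and $X_\tau\subset X_{\tau'}$, so the conditions for $\tau'$ imply those for $\tau$.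

(A2): $A\subset U_\tau$, and $x\in X_\tau$ implies $d(x,A)\le\eta$.

(A3): $U_\tau$ is the union of the finitely many closed balls $N(a,2\eta)$, $a\in\bigcup\tau$, each path connected. Group the balls into classes, two balls being in the same class if a chain of successively intersecting balls joins them. The unions of the classes are finitely many disjoint closed path connected sets, so they are the components of $U_\tau$, and each contains a ball $N(a,2\eta)$. As $a\in X_\tau$, any $T\in\mathcal K(\tau)$ has a point in $N(a,2\eta)$. So $T$ meets every component, which is (i) of Lemma 6. Enlarging $T$ inside $U_\tau$ only decreases $d(x,T)$, which is (ii). $\mathcal K(\tau)\ne\emptyset$ by (A2). Lemma 6 applies.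

(A4): $T\subset N(\bigcup\tau,2\eta)\subset N(A,3\eta)$, since $\bigcup\tau\subset N(A,\eta)$; and $A\subset X_\tau\subset N(T,2\eta)$.

*Proof for $n<\infty$, $Z=I$.* Put $U_\tau=N(\bigcup\tau,\eta)$, a finite union of closed intervals, and let $\mathcal K(\tau)$ be the set of $T\in\mathrm{Fin}_n(U_\tau)$ meeting every component of $U_\tau$.

(A2): Each component of $U_\tau$ contains $N(a',\eta)$ for some $a'\in A'\in\tau$, and any $A\in\tau$ has a point within $\eta$ of $a'$. So every $A\in\tau$ meets every component. In particular $U_\tau$ has at most $n$ components.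

(A1): Let $\tau'\subset\tau$ and let $C$ be a component of $U_\tau$. Take $A\in\tau'$; as just shown, $C$ contains a point $a\in A$. The component of $U_{\tau'}\subset U_\tau$ containing $a$ lies in $C$, and $T\in\mathcal K(\tau')$ meets it. So $T$ meets $C$.

(A3): Lemma 7.

(A4): $U_\tau\subset N(A,2\eta)$ is covered by at most $n$ intervals of length $\le4\eta$, so each component of $U_\tau$ has length $\le4n\eta$. Both $T$ and $A$ lie in $U_\tau$ and meet every component, so $d_H(T,A)\le4n\eta$. $\square$

## 8. From section data to coincidences by a trace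

**Proposition 9.** Let $1\le n\le\infty$, with $Z=I$ if $n<\infty$. If $f\colon X\to Z$ has $(\eta,\delta)$-section data of order $n$ (over a fixed $\mathbb K$) for all sufficiently small $\eta>0$ and all $\delta>0$, then $F_n(f)$ is universal.

*Proof.* Let $G\colon F_n(X)\to F_n(Z)$ be continuous and $\eta>0$ small. We find $B\in F_n(X)$ with
$$d_H(f(B),G(B))\le(c_n+3)\eta.$$
Letting $\eta\to0$, compactness of $F_n(X)$ gives a limit point $B$ with $f(B)=G(B)$. The plan is a chain map
$$\Theta\colon C_*(L)\xrightarrow{\ \lambda\ }C_*(\mathcal S_n(Z))\xrightarrow{\ \Psi\ }C_*(\mathcal S_n^V(Z))\xrightarrow{\ \sigma\ }C_*(\mathcal S_n^V(J))\xrightarrow{\ \gamma\ }C_*(L),$$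
where $\Psi$ will be defined only on the finitely many simplices we need. The order of choices matters: first $\eta$, $L$, $\lambda$; then $\delta$ and the section data; then the subdivision.

**Step 1: the chain map $\lambda$.** This step moves from $L$ to finite families without going far. Let $C_*(L)$ be the oriented simplicial chains over $\mathbb K$. We build a chain map $\lambda$ with $\lambda(A)=[A]$ for vertices and $\lambda(\tau)\in C_*(\mathcal S_n(\mathcal K(\tau)))$, by induction on $\dim\tau$. For vertices use (A2). If $\dim\tau\ge1$, $\lambda(\partial\tau)$ is defined, is a cycle, and lies in $C_*(\mathcal S_n(\mathcal K(\tau)))$ by (A1) and (A2). If $\dim\tau=1$ it has augmentation $0$. By (A3) it is a boundary there, and we choose $\lambda(\tau)$ with $\partial\lambda(\tau)=\lambda(\partial\tau)$.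

**Step 2: a record that $\lambda$ is homologically trivial.** This step prepares the computation of $\Theta$ on homology. Choose a finite basis of the cycles of $C_m(L)$ for each $m\ge1$, and of $\ker(\operatorname{aug}\colon C_0(L)\to\mathbb K)$. For each basis element $z$, $\lambda(z)$ is a cycle, of augmentation $0$ in degree $0$. As $C_*(\mathcal S_n(Z))$ is acyclic (Lemmas 6 and 7), there is $w_z\in C_*(\mathcal S_n(Z))$ with $\lambda(z)=\partial w_z$. Let $\mathcal F$ be the finite set of simplices occurring in the chains $\lambda(\tau)$ and $w_z$.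

**Step 3: making simplices small.** The map $\sigma$ is defined only on families whose members stay in single edges. By uniform continuity choose $\delta>0$ such that $d_H(B,B')\le\delta$ implies $d_H(G(B),G(B'))\le\eta/3$, and take $(\eta,\delta)$-section data of order $n$. Let $0<\kappa\le\eta$ with $2\kappa$ less than the length of every edge of $Z$. Let $\psi\colon Z\to Z$ map each edge onto itself, collapsing its two end segments of length $\kappa$ to the respective end vertices and stretching the middle part linearly. On an edge parametrized by $[0,\ell]$, the difference $\psi(s)-s$ is $-s$ on $[0,\kappa]$, then increases linearly from $-\kappa$ to $\kappa$, and is $\ell-s$ on $[\ell-\kappa,\ell]$. So $\psi$ is continuous and moves points by at most $\kappa$.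

If $a\colon\Delta^k\to Z$ has image of diameter $<\kappa$, then $\psi\circ a$ has image in one edge. Either $a$ does; or its connected image contains a vertex $v$ (otherwise it would lie in the interior of one edge), hence lies in $N(v,\kappa)$, and $\psi\circ a\equiv v$. Put $\psi_*T=\{\psi\circ a:a\in T\}$. For $N$ large the chain map $\Psi:=\psi_*\mathrm{Sd}^N$ sends every simplex of $\mathcal F$ into $C_*(\mathcal S_n^V(Z))$. It preserves $\operatorname{aug}$ in degree $0$. A simplex $T$ occurring in $\Psi\lambda(\tau)$ is $\psi_*\varphi^*T'$ with $T'\in\mathcal S_n(\mathcal K(\tau))$, so by (A4)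
$$d_H(T(b),A)\le c_n\eta+\kappa\le(c_n+1)\eta\qquad(A\in\tau,\ b\in\Delta^k).\tag{1}$$

**Step 4: the chain map $\gamma$.** This step brings in $G$ and returns to $L$. For $S\in\mathrm{Fin}_n(J)$ we have $r(S)\in F_n(X)$; choose $\nu(S)\in\mathcal N$ with $d_H(\nu(S),G(r(S)))\le\eta/3$. For $S\in\mathcal S_n^V(J)_k$ let
$$\gamma(S)=[\nu(S(e_0)),\dots,\nu(S(e_k))],$$
the oriented simplex, read as $0$ if two listed vertices coincide.

The listed vertices do span a simplex of $L$. For each $y\in S$ the points $y(e_i),y(e_j)$ lie in one edge of $J$, so $d(r(y(e_i)),r(y(e_j)))\le\delta$. Hence $d_H(r(S(e_i)),r(S(e_j)))\le\delta$, the images under $G$ are within $\eta/3$, and $d_H(\nu(S(e_i)),\nu(S(e_j)))\le3\cdot\eta/3=\eta$.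

The map $\gamma\colon C_*(\mathcal S_n^V(J))\to C_*(L)$ is a chain map preserving $\operatorname{aug}$. If the listed vertices are distinct, $\partial\gamma(S)=\gamma(\partial S)$ is clear. If the $i$-th and $j$-th coincide ($i<j$), then $\gamma(S)=0$, and faces other than the $i$-th and $j$-th still list a repeated vertex and map to $0$. The remaining two list the same vertices, the common one being moved past $j-i-1$ places. Together they contribute $(-1)^i(-1)^{j-i-1}+(-1)^j=0$ times the same symbol.

**Step 5: the trace.** Let $\Theta=\gamma\sigma\Psi\lambda\colon C_*(L)\to C_*(L)$, a chain map preserving $\operatorname{aug}$. For each basis element $z$ of Step 2, $\Psi w_z\in C_*(\mathcal S_n^V(Z))$ and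
$$\Theta(z)=\gamma\sigma\Psi\,\partial w_z=\partial(\gamma\sigma\Psi w_z).$$
So $\Theta$ is $0$ on $H_m(L)$ for $m\ge1$, and it kills $\ker(\operatorname{aug}\colon H_0(L)\to\mathbb K)$. Since it preserves $\operatorname{aug}\ne0$, it acts as the identity on the one-dimensional quotient, so its trace on $H_0(L)$ is $1$. The Hopf trace formula for finite-dimensional complexes over a field gives
$$\sum_m(-1)^m\operatorname{tr}\Theta_m=\sum_m(-1)^m\operatorname{tr}H_m(\Theta)=1\ne0\quad\text{in }\mathbb K.$$
Hence some simplex $\tau$ has nonzero coefficient in $\Theta(\tau)$.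

**Step 6: reading off the near-coincidence.** There are $T$ occurring in $\Psi\lambda(\tau)$ and $S$ occurring in $\sigma(T)$ with $\gamma(S)=\pm\tau$. Put $S_0=S(e_0)$, $A=\nu(S_0)\in\tau$, $B=r(S_0)\in F_n(X)$. By (1) and the property of $\sigma$, $d_H(p(S_0),A)=d_H(T(e_0),A)\le(c_n+1)\eta$. By the choice of $\nu$, $d_H(A,G(B))\le\eta/3$. By the property of $r$, $d_H(p(S_0),f(B))\le\eta$. Adding, $d_H(f(B),G(B))\le(c_n+3)\eta$. $\square$

With the example $f=\mathrm{id}_I$ of Section 5, Proposition 9 already shows that $2^I$ and all $F_n(I)$ have the FPP.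

## 9. Passing through $\epsilon$-maps: Theorem 1

By Propositions 4 and 9 with $n=\infty$, $2^g$ is universal for every continuous map $g$ of a continuum onto $I$.

*Proof of Theorem 1.* Let $f\colon X\to Y$ be onto, $Y$ arc-like, $G\colon2^X\to2^Y$ continuous. For each $m\ge1$ let $h_m\colon Y\to I$ be a $\frac1m$-map onto $I$. Since $h_mf\colon X\to I$ is onto, $2^{h_mf}$ is universal, so it has a coincidence with $2^{h_m}\circ G$: there is $B_m\in2^X$ with
$$h_m(f(B_m))=h_m(G(B_m)).$$
Each point of $f(B_m)$ lies in a fibre of $h_m$ that meets $G(B_m)$, and vice versa, and fibres have diameter less than $\frac1m$. So $d_H(f(B_m),G(B_m))\le\frac1m$. A limit point $B$ of $(B_m)$ in the compact space $2^X$ satisfies $f(B)=G(B)$. With $X=Y$ and $f=\mathrm{id}$, $2^Y$ has the FPP. $\blacksquare$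

## 10. Which maps onto arc-like continua are universal: Theorem 2

We prove (a)⇒(b), (a)⇒(d), (d)⇒(c)⇒(e), and that each of (b) and (e) implies (a).

**(a)⇒(b) and (a)⇒(d).** Let $K$ be a component of $X$ with $f(K)=Y$, let $1\le n\le\infty$, and let $G\colon F_n(X)\to F_n(Y)$ be continuous. Restricting $G$ to $F_n(K)$, we may assume that $X=K$ is a continuum and $f$ is onto. By Propositions 4 and 9, $F_n(g)$ is universal for every continuous map $g$ of a continuum onto $I$. With $h_m$ as in Section 9, universality of $F_n(h_mf)$, applied to $F_n(h_m)\circ G$, gives $B_m\in F_n(X)$ with $h_m(f(B_m))=h_m(G(B_m))$. So $d_H(f(B_m),G(B_m))\le\frac1m$. A limit point $B\in F_n(X)$, which exists by compactness, satisfies $f(B)=G(B)$.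

**(d)⇒(c)⇒(e).** $F_1(f)$ is $f$ up to the identification $x\leftrightarrow\{x\}$.

**(b)⇒(a) and (e)⇒(a), step 1: pass to a map into $I$.** Suppose (a) fails, and let $h_m\colon Y\to I$ be $\frac1m$-maps onto $I$. We claim that for some $m$ no component of $X$ is mapped by $h_mf$ onto $I$. Otherwise choose components $K_m$ with $h_mf(K_m)=I$ for all $m$, and pass to a subsequence with $K_m\to K$ in $2^X$; $K$ is a continuum. Let $y\in Y$. There are $k_m\in K_m$ with $h_mf(k_m)=h_m(y)$, so $d(f(k_m),y)<\frac1m$, and a limit point $k\in K$ of $(k_m)$ has $f(k)=y$. So the component of $X$ containing $K$ is mapped onto $Y$, a contradiction.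

**Step 2: separate the two end fibres.** Fix such an $m$ and put $g=h_mf$. No component of $X$ meets both $P=g^{-1}(0)$ and $Q=g^{-1}(1)$, since its image would be a connected set containing $0$ and $1$. In a compact space components and quasi-components coincide, so for $x\in P$, $y\in Q$ some open-and-closed set contains $x$ but not $y$. Fix $x$. By compactness of $Q$, a finite intersection of such sets (all of $X$ if $Q=\emptyset$) is an open-and-closed set $O_x\ni x$ missing $Q$. By compactness of $P$, a finite union $W$ of sets $O_x$ contains $P$ and misses $Q$. With $U=X\setminus W$ we get a partition $X=U\sqcup W$ into open-and-closed sets, possibly empty, with $g^{-1}(0)\subset W$ and $g^{-1}(1)\subset U$.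

**Step 3: a map without coincidences.** Pick $y_0\in h_m^{-1}(0)$ and $y_1\in h_m^{-1}(1)$. Define $G(A)=\{y_0\}$ if $A\cap U\ne\emptyset$ and $G(A)=\{y_1\}$ if $A\subset W$. If $U,W\ne\emptyset$ and $d_H(A,A')<d(U,W)$, then $A$ meets $U$ iff $A'$ does; so $G$ is locally constant on $2^X$, hence continuous. If $U$ or $W$ is empty, $G$ is constant. It maps each $F_n(X)$ into $F_1(Y)\subset F_n(Y)$. If $A\cap U\ne\emptyset$ and $f(A)=\{y_0\}$, then $A\subset g^{-1}(0)\subset W$, a contradiction. If $A\subset W$ and $f(A)=\{y_1\}$, then $A\subset g^{-1}(1)\subset U$, a contradiction. So neither $2^f$ nor any $F_n(f)$ is universal, and (b) and (e) both fail. Finally, $f=\mathrm{id}_Y$ satisfies (a), so $F_n(Y)$ has the FPP for all $n$. $\blacksquare$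

## 11. Rational idempotents and maps to the circle: Theorem 3

Here $n=\infty$ and $Z=S^1$. Proposition 9 applies, so we need only section data. Mod 2 sums do not suffice: for the doubling map $p(x)=2x$ of $\mathbb R/\mathbb Z$ the sum of the two lifts $[x]+[x']$ has augmentation $2=0$ in $\mathbb F_2$. Over $\mathbb Q$ its augmentation is nonzero, but $([x]+[x'])^2=[x]+[x']+2[\{x,x'\}]$ is not $[x]+[x']$. The element $[x]+[x']-[\{x,x'\}]$ is idempotent and has augmentation $1$. The next construction produces such elements, with signs that take care of folds.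

**Definition (the element $u(E,w)$).** Put $h(0)=0$ and $h(m)=1$ for integers $m\ne0$. For a finite set $E$ and $w\colon E\to\mathbb Z$ put $w(T)=\sum_{x\in T}w(x)$ for $T\subset E$, and $u(E,w)=\sum_{\emptyset\ne B\subset E}c(B)[B]\in\mathbb Q[\mathrm{Fin}(E)]$, with $c$ determined recursively by $\sum_{\emptyset\ne B\subset T}c(B)=h(w(T))$ for $\emptyset\ne T\subset E$.

*Examples.* If $E=\{x,y\}$ and $w=(1,1)$, then $c(\{x\})=c(\{y\})=1$, $c(\{x,y\})=h(2)-2=-1$, and $u=[x]+[y]-[\{x,y\}]$. If $w=(1,-1)$, then $c(\{x,y\})=h(0)-2=-2$ and $u=[x]+[y]-2[\{x,y\}]$. When $x$ and $y$ merge into one point $z$, the first becomes $[z]$ and the second $0$: two lifts of opposite sign cancel at a fold.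

**Lemma 10.** (i) $u(E,w)^2=u(E,w)$, and $\operatorname{aug}(u(E,w))=h(w(E))$ for $E\ne\emptyset$. (ii) If $q\colon E\to E'$ is a map of finite sets and $w'(y)=\sum_{q(x)=y}w(x)$, then $q_*u(E,w)=u(E',w')$.

*Proof.* For $T\subset E$ let $\chi_T\colon\mathbb Q[\mathrm{Fin}(E)]\to\mathbb Q$ be linear with $\chi_T([B])=1$ if $B\subset T$ and $0$ otherwise. It is a ring homomorphism, since $A\cup B\subset T$ iff $A\subset T$ and $B\subset T$. The $\chi_T$ with $\emptyset\ne T\subset E$ are jointly injective: if $B$ is minimal among the sets occurring in $v\ne0$, then $\chi_B(v)$ is the coefficient of $[B]$, which is not $0$. By definition $\chi_T(u(E,w))=h(w(T))\in\{0,1\}$; for $T=\emptyset$ too, both sides being $0$.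

(i) $\chi_T(u^2)=h(w(T))^2=h(w(T))=\chi_T(u)$ for all $T$, so $u^2=u$. For $E\ne\emptyset$, $\operatorname{aug}=\chi_E$.

(ii) Since $q(B)\subset T'$ iff $B\subset q^{-1}T'$, for all $T'\subset E'$ we have $\chi_{T'}(q_*u(E,w))=\chi_{q^{-1}T'}(u(E,w))=h(w(q^{-1}T'))=h(w'(T'))=\chi_{T'}(u(E',w'))$. Joint injectivity gives the claim. $\square$

**Proposition 11.** Let $f\colon X\to S^1$ be a map of a continuum that is not null-homotopic. Then $f$ has $(\eta,\delta)$-section data of order $\infty$ over $\mathbb Q$ for all $0<\eta<\frac14$ and $\delta>0$.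

*Proof.* Take $0<\delta'\le\delta$ such that $d(x,x')<\delta'$ implies $d(f(x),f(x'))\le\eta/3$. Along a $\delta'$-chain $x_0,\dots,x_M$ (that is, $d(x_i,x_{i+1})<\delta'$) lift $f(x_i)$ to $\theta_i\in\mathbb R$ with $|\theta_{i+1}-\theta_i|\le\eta/3$. As $\eta/3<\frac1{12}$, the lifts are determined by $\theta_0$.

**Step 1: some closed chain ($x_M=x_0$) has $d:=\theta_M-\theta_0\ne0$.** This is where the hypothesis on $f$ enters. Suppose not. Fix a base point and a lift of its image. Two $\delta'$-chains from the base point to $x$ give the same lift of $f(x)$: follow one and then the other backwards. Every $x$ is reached since $X$ is connected. So we get a well-defined $\tilde f\colon X\to\mathbb R$ lifting $f$. If $d(x,y)<\delta'$, extending a chain to $x$ by $y$ shows $|\tilde f(x)-\tilde f(y)|=d(f(x),f(y))$. Thus $\tilde f$ is a continuous lift and $f$ is null-homotopic, a contradiction.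

**Step 2: the circle $J$, the map $p$ and the function $r$.** Fix such a chain. Both $\theta_0$ and $\theta_M$ lift $f(x_0)$, so $d$ is a nonzero integer, and since each step is less than $\frac1{12}$, $M\ge2$. As in Proposition 4, choose $t_i\in\mathbb R$ with $t_0=\theta_0$, $t_M=\theta_M$, $|t_i-\theta_i|\le\eta/3$, $t_i\ne t_{i+1}$. Let $\tilde p\colon[0,M]\to\mathbb R$ be the piecewise linear interpolation of $i\mapsto t_i$, let $J=\mathbb R/M\mathbb Z$, let $p\colon J\to S^1$ be $\tilde p$ mod $1$ (well defined as $\tilde p(M)-\tilde p(0)=d$), and let $r(x)=x_{\lfloor x\rfloor}$ for $x\in[0,M)$. Each $p|_{[i,i+1]}$ is injective, since $|t_{i+1}-t_i|\le\eta<1$.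

Let $V\subset S^1$ be finite, $|V|\ge3$, containing all $t_i$ mod $1$, with edges the closed arcs between consecutive points of $V$. Let $V_J=p^{-1}(V)$; it is finite, contains the integers, and has at least three points because $p$ is onto ($\tilde p$ covers an interval of length at least $|d|\ge1$). The edges of $J$ are the arcs between consecutive points of $V_J$. Each lies in some $[i,i+1]$, and $p$ is injective on it with end values in $V$ and interior values outside $V$. So $p$ maps each edge of $J$ homeomorphically onto an edge of $S^1$. On an edge in $[i,i+1]$, $r$ has values in $\{x_i,x_{i+1}\}$ (recall $x_M=x_0$), so $d(r(x),r(x'))\le\delta$ on a common edge. For $x\in[i,i+1)$, $\tilde p(x)$ lies between $t_i$ and $t_{i+1}$, both within $2\eta/3$ of $\theta_i$, so $d(p(x),f(r(x)))\le\eta$.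

**Step 3: signed count of the edges over $e$.** This replaces the parity count. Let $E(e)$ be the set of edges of $J$ mapped onto $e$, and $\mathrm{sgn}(e')=\pm1$ according to whether $p|_{e'}$ preserves or reverses orientation. For $t$ in the interior of $e$, $\sum_{e'\in E(e)}\mathrm{sgn}(e')$ is the signed number of crossings of $\tilde p$ with the levels $c\in t+\mathbb Z$. No such level equals $t_0$ or $t_M=t_0+d$, since these lie over $V$. A level strictly between $t_0$ and $t_0+d$ contributes the sign of $d$, the others contribute $0$, and there are $|d|$ levels strictly between. Hence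
$$\sum_{e'\in E(e)}\mathrm{sgn}(e')=d\quad\text{for every edge }e;\qquad\text{in particular }E(e)\ne\emptyset.$$

**Step 4: lifting one map.** For $a\in C(\Delta^k,S^1)$ with image in $e$ let $q_a\colon E(e)\to C(\Delta^k,J)$, $q_a(e')=(p|_{e'})^{-1}\circ a$, and
$$s_e(a)=(q_a)_*u(E(e),\mathrm{sgn}).$$

**Step 5: independence of $e$.** Suppose the image of $a$ also lies in an edge $e_1\ne e$. Then $a\equiv v$, a vertex, and $e,e_1$ are the only edges at $v$. The map $q_a$ is the composite of the map $E(e)\to p^{-1}(v)$ sending $e'$ to its unique point over $v$ with $x\mapsto\mathrm{const}_x$. By Lemma 10(ii), $s_e(a)$ is the image of $u(p^{-1}(v),w_e)$ under $x\mapsto\mathrm{const}_x$, where $w_e(x)$ is the sum of the signs of the edges at $x$ lying over $e$. The same holds for $e_1$. Exactly two edges of $J$ meet at $x$, each lying over $e$ or $e_1$. If one lies over $e$ and one over $e_1$, then $p$ is monotone near $x$, the signs agree, and $w_e(x)=w_{e_1}(x)$. If both lie over the same edge, $x$ is a fold, the signs are opposite, and $w_e(x)=0=w_{e_1}(x)$. So $s(a):=s_e(a)$ is well defined.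

**Step 6: the section.** By Lemma 10(i), $s(a)$ is idempotent and $\operatorname{aug}(s(a))=h(d)=1$. Also $\varphi^*s(a)=s(a\circ\varphi)$, because composing $q_a$ with $y\mapsto y\circ\varphi$ gives $q_{a\circ\varphi}$. Put $\sigma(T)=\prod_{a\in T}s(a)$. As in Step 5 of Proposition 4, $\varphi^*\sigma(T)=\prod_{a\in T}s(a\circ\varphi)=\sigma(\varphi^*T)$, repeated factors collapsing by idempotence. So $\sigma$ is a chain map, and it preserves $\operatorname{aug}$ by multiplicativity. Every $S$ occurring in $\sigma(T)$ is a union over $a\in T$ of nonempty finite sets of lifts of $a$, each lift having image in one edge. So $S\in\mathcal S_\infty^V(J)$ and $p(S(b))=T(b)$. $\square$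

*Proof of Theorem 3.* The first claim is Proposition 11 with Proposition 9. Now let $Y$ be circle-like.

**Case 1: for some $\epsilon_0>0$ all $\epsilon$-maps of $Y$ onto $S^1$ with $\epsilon<\epsilon_0$ are null-homotopic.** Each of them lifts to a map $Y\to\mathbb R$, whose fibres are contained in fibres of the original map. The image of the lift is compact and connected, and it is nondegenerate because it projects onto $S^1$. So the lift is an $\epsilon$-map onto a nondegenerate arc. Hence $Y$ is arc-like and Theorem 1 applies.

**Case 2: otherwise.** Then for arbitrarily large $m$ there are $\frac1m$-maps $h_m\colon Y\to S^1$ that are not null-homotopic. Let $g\colon2^Y\to2^Y$ be continuous. Universality of $2^{h_m}$, applied to $2^{h_m}\circ g$, gives $B_m\in2^Y$ with $h_m(B_m)=h_m(g(B_m))$. As in Section 9, $d_H(B_m,g(B_m))\le\frac1m$, and a limit point of $(B_m)$ is a fixed point of $g$. $\blacksquare$
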